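# Embedded lines in characteristic $p$: lowering degrees with a coordinate in $k[t^p]$

Throughout, $k$ is an algebraically closed field of characteristic $p>0$ (only in Section 9 is closedness dropped once). A prime denotes $d/dt$, and $\deg$ is the degree in $t$, with $\deg 0=-\infty$.

## 1. Embedded lines with a coordinate of degree less than $2p$

**Definition.** An embedded line is a pair $x,y\in k[t]$ with $k[x,y]=k[t]$.

In other words, $t$ is a polynomial in $x(t)$ and $y(t)$. For instance $(t,t^2)$ is an embedded line, and so is $(t^3,t^6+t)$, because $t=y-x^2$. The pair $(t^2,t^3)$ is not.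

If $\sigma$ is an automorphism of $k[X,Y]$, write $\sigma(x)=\sigma(X)(x,y)$ and $\sigma(y)=\sigma(Y)(x,y)$. The pairs $(\sigma(x),\sigma(y))$ form the *orbit* of $(x,y)$; they are again embedded lines. We may move inside the orbit step by step: if $x_1=\theta(X)(x,y)$, $y_1=\theta(Y)(x,y)$ and $\psi$ is another automorphism, then $\psi(X)(x_1,y_1)=(\theta\psi)(X)(x,y)$, and likewise for $Y$. The moves we use are the swap and $(x,y)\mapsto(x,y+u(x))$.

Pairs of numbers are ordered as follows: rearrange each pair by size, smaller entry first, then compare lexicographically. So $(9,6)$ is read as $(6,9)$, and $(9,2)<(6,9)<(6,12)$. We set $\frac1p(-\infty)=-\infty$.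

The statement to be proved was posed as a conjecture.

**Theorem 1.** Let $x,y\in k[t]$ with $k[x,y]=k[t]$, neither of them identically zero. Then there is an automorphism $\sigma$ of $k[X,Y]$ such that $\sigma(x)\in k[t^p]$ and
$$\left(\tfrac1p\deg\sigma(x),\ \deg\sigma(y)\right)<(\deg x,\deg y).$$

Besides textbook facts, one published theorem is used.

**(AM)** (Abhyankar–Moh, *Embeddings of the line in the plane*, J. reine angew. Math. 276 (1975).) Let $k$ be a field of characteristic $p$, and let $x,y\in k[t]$ be nonconstant with $k[x,y]=k[t]$. If $p\nmid\gcd(\deg x,\deg y)$, then one of $\deg x,\deg y$ divides the other.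

We start with a case that (AM) settles.

**Lemma 1.1.** If some pair in the orbit of $(x,y)$ has a zero coordinate, then Theorem 1 holds for $(x,y)$.

*Proof.* After a swap, $\sigma(x)=0\in k[t^p]$ and $k[\sigma(y)]=k[t]$, so $\deg\sigma(y)=1$. Since $x,y\neq0$, both degrees are $\ge0$, so $(-\infty,1)<(\deg x,\deg y)$. $\square$

**Lemma 1.2.** Suppose no pair in the orbit of $(x,y)$ has a zero coordinate. Let $(x_1,y_1)$ be a pair in the orbit with $a=\deg x_1\le b=\deg y_1$ whose degree pair is minimal. Then $1\le a<b$, $a\nmid b$, $p\mid a$, $p\mid b$, and $a\ge 2p$.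

*Proof.* A minimal pair exists, because the lexicographic order on $\mathbb N^2$ is a well-order, and we may swap to get $a\le b$. No coordinate is constant: subtracting the constant would give a zero coordinate. So $a\ge1$. If $a\mid b$, subtract a multiple of $x_1^{b/a}$ from $y_1$ to cancel its leading term. The new pair lies in the orbit, has nonzero coordinates, and has degrees $a$ and $b'<b$; rearranged it is $(a,b')$ or $(b',a)$ with $b'<a$, in both cases smaller than $(a,b)$. This contradicts minimality. So $a\nmid b$, hence $a<b$. Also $b\nmid a$, so (AM) gives $p\mid\gcd(a,b)$. Finally $a\ne\gcd(a,b)$, so $a\ge2\gcd(a,b)\ge2p$. $\square$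

**Proposition 1.3.** If $\min(\deg x,\deg y)<2p$, then the orbit contains a pair with a zero coordinate. In particular Theorem 1 holds for such a pair with $x,y\ne0$.

*Proof.* If not, the minimal pair of Lemma 1.2 satisfies $(a,b)\le(\deg x,\deg y)$, so $2p\le a\le\min(\deg x,\deg y)<2p$. $\square$

By hand, with $p=3$: $(t^3,t^6+t)\to(t^3,t)\to(0,t)$, first subtracting $x^2$ from $y$, then $y^3$ from $x$.

The bound $2p$ is sharp. Nagata's example (known background): let $m>1$ with $p\nmid m$, and
$$x=t^{mp}+t,\qquad y=t^{p^2}.$$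
Then $x^p-y^m=t^p$, so $t=x-(x^p-y^m)^m\in k[x,y]$ and this is an embedded line; but no automorphism of $k[X,Y]$ transforms it into a coordinate axis. For $p$ odd and $m=2$ the degrees are $2p$ and $p^2$; for $p=2$, $m=3$ they are $6$ and $4$. In both cases the smaller degree is $2p$. Theorem 1 nevertheless holds for Nagata's lines, by the swap: $\sigma(x)=t^{p^2}$, $\sigma(y)=t^{mp}+t$, and $(p,mp)<(mp,p^2)$ because $p<\min(mp,p^2)$.

What changes in general? When no pair in the orbit has a zero coordinate, the minimal pair has both degrees divisible by $p$, the moves that cancel leading terms are exhausted, and (AM) says nothing. Nagata's lines suggest what to look for. If $m>p$, the coordinate of smaller degree is $t^{p^2}$, with derivative $0$. If $m<p$, it is $t^{mp}+t$, with derivative $1$, and then the other coordinate lies in $k[t^p]$. The next theorem says that this dichotomy is essentially general.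

## 2. Constant derivative of the smaller coordinate

**Theorem 2.** Let $k=\bar k$ have characteristic $p>0$. Let $k[x,y]=k[t]$, $1\le a=\deg x<b=\deg y$, $a\nmid b$, $p\mid a$, $p\mid b$. Then $x'\in k$. Moreover:

* either $x'=0$, i.e. $x\in k[t^p]$;
* or $x'\in k^*$ and there is $U\in k[X]$, with only monomials of exponent prime to $p$, such that $y+U(x)\in k[t^p]$. If $U\ne0$, then $a(\deg U-1)<b$.

**Theorem 2 implies Theorem 1.** By Lemma 1.1 we may assume that no pair in the orbit has a zero coordinate. Take the minimal pair $(x_1,y_1)$ of Lemma 1.2, with degrees $(a,b)\le(\deg x,\deg y)$. It satisfies the hypotheses of Theorem 2.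

If $x_1\in k[t^p]$, the automorphism leading to $(x_1,y_1)$ works, since $(a/p,b)<(a,b)$.

Otherwise let $\psi(X)=Y+U(X)$, $\psi(Y)=X$. The new pair is $(y_1+U(x_1),x_1)$; its first coordinate lies in $k[t^p]$. Let $N=\deg(y_1+U(x_1))$. We claim $N<pb$. If $U=0$, then $N=b$. If $U\neq0$, then $d=\deg U\ge1$, since exponent $0$ is not prime to $p$. If $d=1$, then $N\le b<pb$. If $d\ge2$, then $a(d-1)<b$ gives $ad<\frac d{d-1}b\le2b\le pb$, so $N\le\max(b,ad)<pb$. The pair to compare is $(N/p,a)$. If $N/p<a$, its smaller entry is below $a$. If $N/p\ge a$, it is $(a,N/p)$ with $N/p<b$. Both are $<(a,b)$. $\square$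

Everything else proves Theorem 2. From now until the end of Section 8 we assume its hypotheses. If $x'=0$ there is nothing to prove, so we also assume $x'\ne0$. Put
$$g=\gcd(a,b),\qquad a=\alpha g,\qquad n=g-1 .$$
Then $p\mid g$, so $g\ge2$ and $n\ge1$; $\alpha\ge2$ because $a\nmid b$; and $b\ge a+g$. Let $\ell\in k^*$ be the leading coefficient of $x$. The running example is Nagata's line with $p=3$, $m=2$:
$$x=t^6+t,\quad y=t^9,\qquad a=6,\ b=9,\ g=3,\ \alpha=2,\ n=2. \tag{1}$$

## 3. The equation of the line and its partial derivatives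

**Euler's formula.** Let $G$ be a separable polynomial of degree $N$ with leading coefficient $l_0$ over a field $L$, let $\theta$ be the class of $S$ in $L[S]/(G)$, and write $G(S)/(S-\theta)=\sum_{j<N}w_jS^j$. Then
$$\mathrm{Tr}\left(\frac{\theta^i}{G'(\theta)}\right)=\begin{cases}0,&0\le i\le N-2,\\ l_0^{-1},&i=N-1,\end{cases}\qquad \mathrm{Tr}\left(\theta^i\,\frac{w_j}{G'(\theta)}\right)=\delta_{ij}. \tag{2}$$

*Proof.* Let $\theta_1,\dots,\theta_N$ be the roots of $G$ in an algebraic closure. For $i<N$, Lagrange interpolation gives $S^i=\sum_r\frac{\theta_r^i}{G'(\theta_r)}\cdot\frac{G(S)}{S-\theta_r}$: both sides have degree $<N$ and agree at every $\theta_r$. Compare coefficients of $S^{N-1}$ for the first claim, and of $S^j$ for the second. $\square$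

The second part says that $(\theta^j)$ and $(w_j/G'(\theta))$ are dual bases for the trace form; so each $z$ satisfies $z=\sum_j\mathrm{Tr}(z\theta^j)\,w_j/G'(\theta)$.

**Step 1: the equation $F$.** The purpose is to write $x'$ and $y'$ as polynomials in $x,y$. The ring $k[t]$ is free over $k[x]$ with basis $1,t,\dots,t^{a-1}$, and $[k(t):k(x)]=a$. Since $k(t)=k(x,y)$, the minimal polynomial of $y$ over $k(x)$ has degree $a$, and its coefficients lie in $k[x]$ because $y$ is integral over the integrally closed ring $k[x]$. So it is $F(x,Y)$ with $F\in k[X,Y]$ monic in $Y$ of degree $a$. If $h(x,y)=0$ for some $h\in k[X,Y]$, division by $F$ in $k[X][Y]$ leaves a remainder of $Y$-degree $<a$ vanishing at $(x,y)$, hence zero. So $F$ generates the kernel of $k[X,Y]\to k[t]$, and $1,y,\dots,y^{a-1}$ is also a $k[x]$-basis of $k[t]$.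

Write $t=H(x,y)$. Differentiating, $H_X(x,y)x'+H_Y(x,y)y'=1$, so $x',y'$ generate the unit ideal of $k[t]$. The ring $k[X,Y]/(F)\cong k[t]$ is regular and $k=\bar k$, so by the Jacobian criterion $F_X(x,y),F_Y(x,y)$ have no common zero and also generate the unit ideal. Differentiating $F(x,y)=0$ gives $F_X(x,y)x'+F_Y(x,y)y'=0$. Since $\gcd(x',y')=1$, there is $c\in k[t]$ with $(F_X,F_Y)(x,y)=c\,(y',-x')$. This $c$ divides both members of a pair generating the unit ideal, so $c\in k^*$. Replacing $F$ by $c^{-1}F$,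
$$y'=F_X(x,y),\qquad x'=-F_Y(x,y). \tag{3}$$
The leading coefficient of $F$ in $Y$ is still a nonzero constant, so $F_X,F_Y$ have $Y$-degree at most $a-1$. Also $F_Y\ne0$ because $x'\ne0$. (Step 1 up to (3) does not need $x'\neq0$: if $x'=0$, then $y'\in k^*$, so $F_Y(x,y)=0$ and $F_X(x,y)$ is a unit; we use this once, in Section 9.)

In example (1), $F=X^9-Y-Y^6$: it vanishes at $(x,y)$ because $x^9=t^{54}+t^9$, and it has $Y$-degree $6$. Here $F_X=0=y'$ and $F_Y=-1=-x'$.

**Step 2: what we aim at.** Put
$$\rho=\max(\deg_YF_X,\deg_YF_Y),\qquad 0\le\rho\le a-1 .$$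

**Lemma 3.1.** If $h\in k[X,Y]$ has $\deg_Yh<\alpha$ and $\deg h(x,y)<a$, then $h\in k$.

*Proof.* Write $h=\sum_{c<\alpha}h_c(X)Y^c$. Since $b/g$ is prime to $\alpha$, the numbers $bc$ for $0\le c<\alpha$ are pairwise incongruent mod $a$. So the nonzero terms $h_c(x)y^c$ have distinct degrees and $\deg h(x,y)$ is the largest of them. A nonzero $h_c$ with $c\ge1$ would force degree $\ge b>a$. So $h=h_0(X)$, with $a\deg h_0<a$. $\square$

**Proposition 3.2.** If $\rho\le1$, then the conclusion of Theorem 2 holds; moreover $F_Y=c\in k^*$, $F_X\in k[X]$, and $F-C\in k[X^p,Y^p]$ for $C=cY+F(X,0)$.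

*Proof.* We have $\deg_YF_Y\le1<\alpha$ and $\deg F_Y(x,y)=\deg x'<a$, so $F_Y=c\in k$ by Lemma 3.1, and $c=-x'\ne0$. Then $\partial_YF_X=\partial_XF_Y=0$; as $\deg_YF_X\le1$, this gives $F_X\in k[X]$. Now $C_Y=c=F_Y$ and $C_X=F_X(X,0)=F_X$, so both partial derivatives of $F-C$ vanish and $F-C\in k[X^p,Y^p]$. Since $F(x,y)=0$, we get $C(x,y)=-(F-C)(x,y)\in k[x^p,y^p]\subset k[t^p]$. Let $U$ be $c^{-1}F(X,0)$ with all monomials of exponent divisible by $p$ removed. The removed part takes a value in $k[x^p]\subset k[t^p]$, so $y+U(x)\in k[t^p]$. If $U\ne0$ and $d=\deg U$, then $p\nmid d$, so $\deg U'(X)=d-1$; differentiating, $y'=-U'(x)x'$ with $x'\in k^*$, so $a(d-1)=\deg y'<b$. $\square$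

So Theorem 2 follows once we exclude $2\le\rho\le a-1$.

**Where the degree count stops.** The natural plan is to extend Lemma 3.1: $F_Y(x,y)=-x'$ has degree $<a$, and one hopes that this alone forces $F_Y$ to be constant. If $\gcd(a,b)$ were $1$, then $\alpha=a>\deg_YF_Y$ and the lemma would finish. But here $\alpha=a/g\le a/p$, and from $Y$-degree $\alpha$ on, the lemma is false. In example (1), $\alpha=2$ and $h=X^3-Y^2$ gives
$$h(x,y)=(t^{18}+t^3)-t^{18}=t^3,$$
of degree $3<6$. A single polynomial of small degree in $t$ gives no control of its $Y$-degree.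

The way around is to treat $F_X$ and $F_Y$ together, through their Bezoutian, a form in two copies of $t$. It has rank $\rho$, and it produces a whole $\rho$-dimensional space of polynomials in $t$ whose $K$-span, for a suitable field $K$, is that of $1,y,\dots,y^{\rho-1}$. The *sum* of the degrees in this space is computed by a determinant. It will be bounded from below by the arithmetic of $a,b$ (Sections 4 and 5), and from above because the Bezoutian is given by a polynomial in $t,s$ of surprisingly low total degree (Sections 6 and 7).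

**Step 3: two facts for later.**

**Lemma 3.3.** $F_X$ and $F_Y$ have no common factor of positive $Y$-degree in $k(X)[Y]$.

*Proof.* Otherwise, by Gauss's lemma, some $g_0\in k[X,Y]$ with $1\le\deg_Yg_0\le a-1$ divides both in $k[X,Y]$ (if $F_X=0$, this means a factor of $F_Y$). Then $g_0(x,y)$ divides $y'$ and $x'$ by (3), so it is a constant $c_0\in k^*$, and $F\mid g_0-c_0$. This is impossible, as $1\le\deg_Y(g_0-c_0)<a$. $\square$

Let $\tau:k[t]\to k[x]$ be the $k[x]$-linear map taking $h$ to its coefficient of $t^{a-1}$ in the basis $1,\dots,t^{a-1}$.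

**Lemma 3.4.** $\tau(y^j)=0$ for $0\le j\le a-2$, and $\tau(y^{a-1})\in k^*$.

*Proof.* The polynomial $x(S)-x$ over $k(x)$ has degree $a$, leading coefficient $\ell$ and root $t$, and it is the minimal polynomial of $t$ up to a constant. Since $x'\ne0$ it is separable, so $k(t)/k(x)$ is separable. By (2), $\tau(h)=\ell\,\mathrm{Tr}(h/x')$ for $h=t^i$, $i<a$, hence for all $h$ by $k[x]$-linearity. The polynomial $F(x,S)$ is separable with root $y$, so (2) gives $\mathrm{Tr}(y^j/F_Y(x,y))=0$ for $j\le a-2$. As $F_Y(x,y)=-x'$, we get $\tau(y^j)=0$ for $j\le a-2$. Since $\tau$ maps onto $k[x]$ and the $y^j$ span $k[t]$ over $k[x]$, $\tau(y^{a-1})$ generates the unit ideal of $k[x]$. $\square$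

## 4. Least degrees of monic polynomials in $y$

Let $K=k((1/x))\subset E=k((1/t))$, with $\deg$ the $t$-degree on $E$, so $\deg K^*=a\mathbb Z$.

**Definition.** A finite family of nonzero elements of $E$ is reduced if its degrees are pairwise incongruent mod $a$.

In example (1), the family $(1,y)$ is reduced (degrees $0,9$ mod $6$), and $(1,y,y^2)$ is not ($18\equiv0$). For a reduced family $(v_j)$ and $c_j\in K$, the nonzero terms $c_jv_j$ have distinct degrees, so
$$\deg\sum_jc_jv_j=\max_{c_j\ne0}(\deg c_j+\deg v_j). \tag{4}$$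

The $t^i$ $(0\le i<a)$ form a $K$-basis of $E$. They are independent by (4). They span: every integer is uniquely $aq+i$ with $0\le i<a$, and $x^qt^i$ has that degree, so subtracting constant multiples of such elements removes leading terms one after another, and collecting them gives $e=\sum_i\left(\sum_qc_{q,i}x^q\right)t^i$ with coefficients in $K$. The transition matrix between $(t^i)_{i<a}$ and $(y^i)_{i<a}$ lies in $GL_a(k[x])$, both being $k[x]$-bases of $k[t]$. So $(y^i)_{i<a}$ is a $K$-basis of $E$ too. Extend $\tau$ to the $K$-linear map $E\to K$ giving the coefficient of $t^{a-1}$.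

**Lemma 4.1.** If $(v_j)$ and $(v'_i)$ are reduced bases of the same $K$-subspace and $v'_i=\sum_jM_{ij}v_j$, then $\sum_i\deg v_i'=\sum_j\deg v_j+\deg\det M$.

*Proof.* By (4), for each $i$ there is exactly one $j=\pi(i)$ with $\deg M_{ij}+\deg v_j=\deg v_i'$; for the other $j$ with $M_{ij}\neq0$ the left side is smaller. Since $\deg v'_i\equiv\deg v_{\pi(i)}$ mod $a$ and the $v'_i$ have incongruent degrees, $\pi$ is injective, hence a permutation. In the Leibniz expansion of $\det M$, the term of $\pi$ has degree exactly $\sum\deg v'_i-\sum\deg v_j$, and every other nonzero term has strictly smaller degree. $\square$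

**Definition.** For $0\le j<a$ let $\nu_j=\min\{\deg h(y): h\in K[Y]\text{ monic of degree }j\}$.

The minimum exists. Let $\lambda_j:E\to K$ be the $j$-th coordinate functional for the basis $(y^i)$. If $e=\sum c_it^i$, then $\deg e=\max(\deg c_i+i)$ by (4), and $\lambda_j(e)=\sum c_i\lambda_j(t^i)$, so $\deg\lambda_j(e)\le\deg e+\mathrm{const}$. As $\lambda_j(h(y))=1$, the degrees $\deg h(y)$ are bounded below. Let $\varphi_j$ attain the minimum.

**Step 1: basic properties.** These let us compute with the $\nu_j$.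

The $\nu_j$ are pairwise incongruent mod $a$. Indeed, if $\nu_j=\nu_i+am$ with $i<j$, then subtracting $cx^m\varphi_i$ with suitable $c\in k^*$ from $\varphi_j$ keeps it monic of degree $j$ and lowers the degree of its value, a contradiction.

If $h_j$ $(0\le j<a)$ are monic of degree $j$ and the degrees $\deg h_j(y)$ are pairwise incongruent mod $a$, then
$$\deg h_j(y)=\nu_j\quad\text{for all }j. \tag{5}$$
Indeed $\varphi_j=h_j+\sum_{i<j}c_ih_i$ with $c_i\in K$, so $\nu_j\ge\deg h_j(y)$ by (4); the other inequality is the definition.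

Multiplying monic polynomials,
$$\nu_0=0,\qquad \nu_{i+j}\le\nu_i+\nu_j\quad\text{if } i+j<a. \tag{6}$$

In example (1), put $h_2=Y^2+x^{-1}Y-x^3$. Here $y^2-x^3=-t^3$ and $y/x=t^3/(1+t^{-5})=t^3-t^{-2}+\cdots$, so $h_2(y)=-t^{-2}+\cdots$ has degree $-2$. The polynomials $1,Y,h_2,h_2Y,h_2^2,h_2^2Y$ take values of degrees $0,9,-2,7,-4,5$, which are $0,3,4,1,2,5$ mod $6$. By (5) these are $\nu_0,\dots,\nu_5$. They sum to $15$, and $\nu_j+\nu_{5-j}=5$. This symmetry is general.

**Step 2: duality.** For $0\le j<a$,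
$$\nu_j+\nu_{a-1-j}=a-1. \tag{7}$$
The polynomial $\varphi_j\varphi_{a-1-j}$ is monic of degree $a-1$, so by Lemma 3.4 and $K$-linearity $\tau(\varphi_j(y)\varphi_{a-1-j}(y))=\tau(y^{a-1})\in k^*$. An element of $E$ whose $t^{a-1}$-coefficient has degree $0$ has degree $\ge a-1$, by (4). So $\nu_j+\nu_{a-1-j}\ge a-1$. On the other hand, the transition matrix from $(t^i)$ to $(\varphi_j(y))$ is a unitriangular matrix times an element of $GL_a(k[x])$, so its determinant is in $k^*$. Both bases are reduced, so Lemma 4.1 gives $\sum_{j<a}\nu_j=\sum_{i<a}i=a(a-1)/2$. The $a$ numbers $\nu_j+\nu_{a-1-j}\ge a-1$ add up to $a(a-1)$, hence all are equal to $a-1$.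

**Step 3: block structure.** The $\nu_j$ come in blocks of length $\alpha$. Put $\omega_i=\nu_{\alpha i}$ for $0\le i\le n$. Then
$$\nu_{\alpha i+c}=\omega_i+bc\qquad(0\le i\le n,\ 0\le c<\alpha). \tag{8}$$
First, the $\omega_i$ are pairwise incongruent mod $g$. Suppose $\omega_i\equiv\omega_{i'}$ mod $g$ with $i'<i$. The numbers $bc$, $0\le c<\alpha$, represent all multiples of $g$ mod $a$, so $\omega_i\equiv\omega_{i'}+bc$ mod $a$ for some such $c$. Subtracting a suitable constant multiple of $x^m\varphi_{\alpha i'}Y^c$, which has $Y$-degree $\alpha i'+c<\alpha i$, from $\varphi_{\alpha i}$ lowers the degree of the value, a contradiction. Hence the degrees $\omega_i+bc$ of $\varphi_{\alpha i}(y)y^c$ are pairwise incongruent mod $a$: a congruence mod $a$ gives equal $i$ by reduction mod $g$, and then equal $c$. The polynomials $\varphi_{\alpha i}Y^c$ are monic, one of each degree $0,\dots,a-1$, so (5) gives (8).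

Since $a-1-\alpha i=\alpha(n-i)+(\alpha-1)$, (7) and (8) give
$$\omega_i+\omega_{n-i}=-\kappa,\qquad\kappa:=b(\alpha-1)-(a-1). \tag{9}$$
From $b>a-1$, $\alpha\ge2$ and $b\ge a+g$,
$$\kappa>(a-1)(\alpha-2),\qquad \kappa\ge b-a+1\ge g+1>n. \tag{10}$$
In example (1), $\kappa=4$ and $(\omega_0,\omega_1,\omega_2)=(0,-2,-4)$.

## 5. A lower bound for $\nu_0+\dots+\nu_{\rho-1}$

**Step 1: partial sums of the $\omega_i$.** For $0\le r\le g$,
$$\Omega_r:=\sum_{i<r}\omega_i\ \ge\ -\frac{\kappa\,r(r-1)}{2n}. \tag{11}$$
The right side is what a linear sequence would give; subadditivity and symmetry force the partial sums to lie above it. Put $\tilde\omega_i=\omega_i+\kappa i/n$. By (6) and (9), $\tilde\omega_{i+j}\le\tilde\omega_i+\tilde\omega_j$ for $i+j\le n$, and $\tilde\omega_i+\tilde\omega_{n-i}=0$. Let $A(m)=\sum_{i=0}^m\tilde\omega_i$, so $A(n)=0$. Summing $\tilde\omega_i+\tilde\omega_{m-i}\ge\tilde\omega_m$ over $0\le i\le m$ gives $2A(m)\ge(m+1)(A(m)-A(m-1))$, that is,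
$$(m+1)A(m-1)\ge(m-1)A(m)\qquad(1\le m\le n).$$
Descending from $A(n)=0$, we get $A(m)\ge0$ for $0\le m\le n$. This is (11) for $r=m+1$, and $r=0$ is trivial.

**Proposition 5.1.** Let $S_\rho=\sum_{j<\rho}\nu_j$. For $2\le\rho\le a-2$ we have $2S_\rho>\rho(a-2)$.

In example (1): $2S_2=18>8$, $2S_3=14>12$, $2S_4=28>16$, while $2S_1=0<4$ and $2S_5=20=20$. So both end values have to be left out.

*Proof.* Write $\rho=\alpha r+c$ with $0\le c<\alpha$; then $0\le r\le n$. Each full block contributes $\alpha\omega_i+b\alpha(\alpha-1)/2$ and the partial block contributes $c\,\omega_r+bc(c-1)/2$, by (8). With $\omega_r=\Omega_{r+1}-\Omega_r$,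
$$S_\rho=(\alpha-c)\Omega_r+c\,\Omega_{r+1}+\tfrac b2\left[r\alpha(\alpha-1)+c(c-1)\right].$$
Apply (11), the identity $(\alpha-c)r(r-1)+cr(r+1)=r[\alpha(r-1)+2c]$, and $b=\frac{\kappa+a-1}{\alpha-1}$:
$$2S_\rho\ \ge\ -\frac{\kappa\, r[\alpha(r-1)+2c]}{n}+(\kappa+a-1)\left[r\alpha+\frac{c(c-1)}{\alpha-1}\right].$$
Subtract $\rho(a-2)=\rho(a-1)-\rho$. Since $r\alpha+\frac{c(c-1)}{\alpha-1}-\rho=-\frac{c(\alpha-c)}{\alpha-1}$,
$$2S_\rho-\rho(a-2)\ \ge\ \kappa\,\mathcal B-(a-1)\frac{c(\alpha-c)}{\alpha-1}+\rho, \tag{12}$$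
$$\mathcal B=r\alpha+\frac{c(c-1)}{\alpha-1}-\frac{r[\alpha(r-1)+2c]}n=\frac{(\alpha-c)(\alpha-c-1)}{\alpha-1}+\frac{(n-r)[\alpha(r-1)+2c]}n .$$
The two forms agree because $\frac{(\alpha-c)(\alpha-c-1)}{\alpha-1}-\alpha+2c=\frac{c(c-1)}{\alpha-1}$: multiplied by $\alpha-1$, the left side is $(\alpha-c)(\alpha-c-1)-(\alpha-2c)(\alpha-1)=c^2-c$.

Case $r=0$. Then $2\le c\le\alpha-1$, and by the first form the right side of (12) is $\frac c{\alpha-1}\left[\kappa(c-1)-(a-1)(\alpha-c)\right]+c$. By (10), $\kappa(c-1)\ge\kappa>(a-1)(\alpha-2)\ge(a-1)(\alpha-c)$. So it is positive.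

Case $r\ge1$, $c\le\alpha-2$. The second summand of the second form of $\mathcal B$ is $\ge0$, so the right side of (12) is at least $\frac{\alpha-c}{\alpha-1}\left[\kappa(\alpha-c-1)-(a-1)c\right]+\rho$. By (10), $\kappa(\alpha-c-1)\ge\kappa>(a-1)(\alpha-2)\ge(a-1)c$. So it is positive.

Case $r\ge1$, $c=\alpha-1$. Here $r\le n-1$, since $r=n$ would give $\rho=\alpha n+\alpha-1=a-1$. The first summand of the second form vanishes, and $a-1-\rho=\alpha(n-r)$. So the right side of (12) is
$$\kappa\,\frac{(n-r)[\alpha(r+1)-2]}n-(a-1)+\rho=(n-r)\left[\frac{\kappa(\alpha(r+1)-2)}n-\alpha\right]>0,$$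
since $\alpha(r+1)-2\ge2\alpha-2\ge\alpha$ and $\kappa>n$. $\square$

## 6. A logarithmic derivative at infinity

We now work in $k[t,s]$. Put
$$P=\frac{x(t)-x(s)}{t-s},\quad Q=\frac{y(t)-y(s)}{t-s},\quad D=y(t)-y(s),\quad W=y'(t)x'(s)-x'(t)y'(s).$$
By (3), modulo $x(t)-x(s)$ the polynomial $W$ is the numerator of a Bezoutian of $F_X,F_Y$, with denominator $D$ (Section 7 makes this precise). So we want to divide $W$ by $D$ modulo $x(t)-x(s)$ and to bound the degree of the quotient. A naive count, $\deg W\le(a-2)+(b-2)$ and $\deg D=b$, does not prove anything: on a branch at infinity of $x(t)=x(s)$ the ratio $s/t$ tends to some $\zeta$ with $\zeta^a=1$, the coefficient of $t^b$ in $D$ there tends to a multiple of $1-\zeta^b$, and this is $0$ when $\zeta^g=1$. On such branches $D$ drops in degree by an unknown amount. What rescues the bound is that the division produces a logarithmic derivative of $Q$, and a logarithmic derivative has at most a simple pole, however strongly $Q$ degenerates.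

**Step 1: $Q$ is invertible modulo $P$.** The polynomials $P,Q$ have no common zero in $k^2$. Off the diagonal, a common zero would contradict injectivity of $t\mapsto(x(t),y(t))$; on the diagonal, $P(t,t)=x'$ and $Q(t,t)=y'$ generate the unit ideal. By the Nullstellensatz, $Q$ is a unit modulo $P$.

Write $P=\sum_{i=0}^{a-1}\chi_i(t)s^i$. Since $P$ has total degree $a-1$ with leading form $\ell\frac{t^a-s^a}{t-s}$, we have $\deg\chi_i\le a-1-i$ and $\chi_{a-1}=\ell$. Two remarks. $P$ is separable in $s$ over $k(t)$: a multiple root $s_0$ is a multiple root of $x(S)-x(t)$, so $x'(s_0)=0$, so $s_0\in k$ as $x'\ne0$, and $x(t)=x(s_0)\in k$, absurd. And $t-s\nmid P$, since $P(t,t)=x'\ne0$.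

Let $J=Q_tP_s-Q_sP_t$, and let $f\in k[t,s]$ be the unique polynomial with $\deg_sf\le a-2$ and $J\equiv fQ\pmod P$. It exists because $Q$ is a unit mod $P$ and $P$ has constant leading coefficient in $s$.

**Step 2: the degree of $f$.** This is the main estimate.

**Lemma 6.1.** $f$ has total degree $\le a-3$.

*Proof.* Let $\mathcal A=k(t)[s]/(P)$, with $\theta$ the class of $s$. By separability $P_s=P_s(t,\theta)$ is invertible in $\mathcal A$. The derivation $d/dt$ extends uniquely to a derivation $\partial$ of $\mathcal A$, with $\partial\theta=-P_t/P_s$; this value is forced by, and compatible with, $P(t,\theta)=0$. Put $q=Q(t,\theta)$, a unit of $\mathcal A$. Then $\partial q=Q_t+Q_s\,\partial\theta=J/P_s=fq/P_s$, that is,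
$$\frac f{P_s}=\frac{\partial q}q\quad\text{in }\mathcal A. \tag{13}$$

*Reduction to traces.* Put $T_j=\mathrm{Tr}_{\mathcal A/k(t)}(\theta^jf/P_s)$ for $0\le j\le a-2$. Reducing modulo $P$, whose leading coefficient in $s$ is constant, $\theta^jf$ is a $k[t]$-combination of $1,\theta,\dots,\theta^{a-2}$, so $T_j\in k[t]$ by (2). By the dual-basis statement in (2),
$$f=\sum_{j=0}^{a-2}T_j(t)\,w_j(t,s),\qquad w_j=\sum_{i>j}\chi_i(t)s^{i-j-1}.$$
This holds in $\mathcal A$, hence as polynomials, since both sides have $s$-degree $\le a-2$. Each term of $w_j$ has total degree at most $(a-1-i)+(i-j-1)=a-2-j$. So it suffices to show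
$$\deg T_j\le j-1\qquad(0\le j\le a-2). \tag{14}$$

*Local fields at infinity.* Let $z=1/t$ and $O=k[[z]]$. As $P$ is separable, $\mathcal A\otimes_{k(t)}k((z))=k((z))[s]/(P)$ is a product of finite separable field extensions $L$ of $k((z))$, and $\mathrm{Tr}_{\mathcal A/k(t)}$ is the sum of the traces $\mathrm{Tr}_{L/k((z))}$. Fix one $L$, of degree $e$. Since $k=\bar k$, it is totally ramified: $L=k((\pi))$, its ring of integers is $O'=k[[\pi]]=\bigoplus_{i<e}O\pi^i$, and $\pi$ is a root of an Eisenstein polynomial $m(Z)=\sum_{i\le e}m_i(z)Z^i$ over $O$. Four facts hold.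

(i) $\theta/t\in O'$. Dividing $P(t,\theta)=0$ by $t^{a-1}$ gives $\sum_i\chi_i(t)t^{-(a-1-i)}(\theta/t)^i=0$, with coefficients in $O$ and leading coefficient $\ell\in k^*$.

(ii) $dz/d\pi=-m'(\pi)/v$ with $v\in O'$ a unit, and in particular $dz/d\pi\neq0$. Differentiate $m(\pi)=0$ with respect to $\pi$: $m'(\pi)+v\,\frac{dz}{d\pi}=0$ with $v=\sum_i\frac{dm_i}{dz}\pi^i$. As $m_0=z\cdot(\text{unit})$, the constant term $\frac{dm_0}{dz}$ is a unit, and the other terms lie in $\pi O'$; so $v$ is a unit. By separability $m'(\pi)\ne0$.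

(iii) In $L$, $\partial$ is given by $h\mapsto(dh/d\pi)/(dt/d\pi)$. This is a derivation of $L$; by the chain rule it restricts to $d/dt$ on $k(t)$; applied to $P(t,\theta)=0$ it sends $\theta$ to $-P_t/P_s$. So it agrees with $\partial$ on the image of $\mathcal A$.

(iv) $\mathrm{Tr}_{L/k((z))}(m'(\pi)^{-1}O')\subset O$, because $\mathrm{Tr}(\pi^i/m'(\pi))\in O$ for $i<e$ by (2).

*The estimate.* The image of $q$ in $L$ is nonzero, as $q$ is a unit. Writing it as $\pi^\mu$ times a unit of $O'$ shows $\frac{dq/d\pi}q\in\pi^{-1}O'$. Also $\frac{dt}{d\pi}=-z^{-2}\frac{dz}{d\pi}=z^{-2}m'(\pi)v^{-1}$. So by (13), (i) and (iii), in $L$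
$$\left(\frac\theta t\right)^j\frac f{P_s}=\left(\frac\theta t\right)^j\frac{dq/d\pi}{q}\cdot\frac{z^2v}{m'(\pi)}\ \in\ z^2\pi^{-1}m'(\pi)^{-1}O'\ \subset\ z\,m'(\pi)^{-1}O',$$
the last step because $z\in\pi O'$. By (iv) its trace lies in $zO$. Summing over all $L$, $t^{-j}T_j\in zO$, which is (14). $\square$

**Step 3: the polynomial $\Lambda$.** Define
$$\Lambda=-(P_t+P_s)-(t-s)f .$$
By Lemma 6.1, $\Lambda$ has total degree $\le a-2$. It is the quotient we wanted:
$$x(t)-x(s)\ \text{ divides }\ W-D\Lambda\ \text{ in }k[t,s]. \tag{15}$$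
To see this, differentiate $(t-s)P=x(t)-x(s)$ and $(t-s)Q=y(t)-y(s)$:
$$x'(t)=P+(t-s)P_t,\quad x'(s)=P-(t-s)P_s,\quad y'(t)=Q+(t-s)Q_t,\quad y'(s)=Q-(t-s)Q_s.$$
Modulo $P$ this gives
$$W\equiv-(t-s)P_s\left[Q+(t-s)Q_t\right]-(t-s)P_t\left[Q-(t-s)Q_s\right]=-(t-s)Q(P_s+P_t)-(t-s)^2J,$$
and with $J\equiv fQ$ this is $\equiv(t-s)Q\Lambda=D\Lambda$. So $P\mid W-D\Lambda$. Also $t-s$ divides $W$ and $D$, and $t-s$ is prime to $P$. Hence $(t-s)P=x(t)-x(s)$ divides $W-D\Lambda$.

Two checks. For $p$ odd and the pair $x=t^2$, $y=t$ (which does not satisfy $p\mid a$, but the formulas make sense): $P=t+s$, $Q=1$, $J=0$, $f=0$, $\Lambda=-2$, of degree $0=a-2$; and $W=2s-2t=D\Lambda$. In example (1): $t^6-s^6=(t^2-s^2)^3$, so $P=(t-s)^2(t+s)^3+1$ and $P_t+P_s=0$, while $Q=(t-s)^8$ has $Q_t=-Q_s$. So $J=Q_t(P_s+P_t)=0$, $f=0$, $\Lambda=0$, in accordance with $W=0$.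

## 7. $\Lambda$ as the Bezoutian of $F_X$ and $F_Y$

Let $B=k[t,s]/(x(t)-x(s))=k[t]\otimes_{k[x]}k[t]$, and let $y_1=y(t)$, $y_2=y(s)$ in $B$; write $x$ for the common class of $x(t)$ and $x(s)$. Define the Bezoutian
$$\mathrm{Bz}(X;Y_1,Y_2)=\frac{F_Y(X,Y_1)F_X(X,Y_2)-F_X(X,Y_1)F_Y(X,Y_2)}{Y_1-Y_2}\in k[X,Y_1,Y_2].$$
The numerator vanishes for $Y_1=Y_2$ and has degree $\le\rho$ in each $Y_i$, so $\deg_{Y_i}\mathrm{Bz}\le\rho-1\le a-2$. For the pair $x=t^2$, $y=t$ ($p$ odd), (3) holds with $F=X-Y^2$, and $\mathrm{Bz}=\frac{-2Y_1+2Y_2}{Y_1-Y_2}=-2$, the value of $\Lambda$ found above.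

**Lemma 7.1.** $\Lambda=\mathrm{Bz}(x;y_1,y_2)$ in $B$.

*Proof.* By (3), $W=-F_X(x,y_1)F_Y(x,y_2)+F_Y(x,y_1)F_X(x,y_2)=D\cdot\mathrm{Bz}$ in $B$. With (15), $D(\Lambda-\mathrm{Bz})=0$ in $B$. If $D\beta=0$ in $B$, then $(t-s)P\mid(t-s)Q\beta$, so $P\mid Q\beta$, and $P\mid\beta$ because $Q$ is a unit mod $P$. Moreover $(t-s)P=0$ in $B$, so $s$ acts on $PB$ as $t$ does, and $PB=P\,k[t]$. Hence $\Lambda-\mathrm{Bz}=P\,h(t)$ for some $h\in k[t]$.

To see that $h=0$, apply $\epsilon=\mathrm{id}\otimes\tau$, the $k[t]$-linear map giving the coefficient of $s^{a-1}$ in the basis $(s^j)_{j<a}$ of $B$ over $k[t]$. We have $\epsilon(\Lambda)=0$ since $\deg_s\Lambda\le a-2$. As $\mathrm{Bz}$ is a combination of terms $c(x)y_1^iy_2^j$ with $j\le a-2$, Lemma 3.4 gives $\epsilon(\mathrm{Bz})=0$. And $\epsilon(Ph)=\ell h$. So $h=0$. $\square$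

**Lemma 7.2.** If $\rho\ge1$, the $\rho\times\rho$ matrix of coefficients of $\mathrm{Bz}$ with respect to the monomials $Y_1^iY_2^j$ $(i,j<\rho)$, over $k(X)$, is invertible.

*Proof.* Let $f_1$ be one of $F_X,F_Y$ of $Y$-degree $\rho$, and $f_2$ the other. By Lemma 3.3, $f_2$ is a unit modulo $f_1$ in $k(X)[Y]$. From
$$f_1(Y_1)f_2(Y_2)-f_2(Y_1)f_1(Y_2)=f_2(Y_2)\left(f_1(Y_1)-f_1(Y_2)\right)-f_1(Y_2)\left(f_2(Y_1)-f_2(Y_2)\right)$$
we get, modulo $f_1(Y_2)$,
$$\pm\mathrm{Bz}\equiv f_2(Y_2)\,\frac{f_1(Y_1)-f_1(Y_2)}{Y_1-Y_2}=\sum_{i<\rho}Y_1^i\,f_2(Y_2)w_i(Y_2),\qquad\deg w_i=\rho-1-i .$$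
The $w_i$ have degrees $\rho-1,\dots,0$, so they form a basis of $k(X)[Y_2]/(f_1)$, and so do the $f_2w_i$, as $f_2$ is a unit. Thus the coefficients of $Y_1^0,\dots,Y_1^{\rho-1}$ in $\mathrm{Bz}$, which are polynomials in $Y_2$ of degree $<\rho$, are linearly independent over $k(X)$, already modulo $f_1$. $\square$

## 8. Total degree against rank

Suppose $\rho\ge2$. We derive a contradiction, which with Proposition 3.2 completes the proof of Theorem 2.

**Step 1: a space of polynomials attached to $\Lambda$.** The purpose is to identify the span of $1,y,\dots,y^{\rho-1}$ inside $\Lambda$. Write $\Lambda=\sum_{0\le i,j\le a-2}\Lambda_{ij}t^is^j$ with $\Lambda_{ij}\in k$. Let $\mathcal U$ be the $k$-span of the polynomials $\sum_i\Lambda_{ij}t^i$ $(0\le j\le a-2)$, and $\mathcal U'$ the $k$-span of the $\sum_j\Lambda_{ij}t^j$ $(0\le i\le a-2)$. Let $V_\rho=\sum_{j<\rho}k(x)y^j$.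

View $\Lambda$ in $k(t)\otimes_{k(x)}k(t)$ and apply all maps $\mathrm{id}\otimes\phi$ with $\phi\in\mathrm{Hom}_{k(x)}(k(t),k(x))$. As the $t^j$ $(j<a)$ form a basis of $k(t)$ over $k(x)$, the values $\phi(t^j)$ are arbitrary, and the set of results is $k(x)\mathcal U$, the $k(x)$-span of $\mathcal U$. By Lemma 7.1, $\Lambda$ is also $\sum_{i,j<\rho}b_{ij}(x)\,y^i\otimes y^j$, with $(b_{ij})$ invertible by Lemma 7.2. The values $\phi(y^j)$ are also arbitrary, so the set of results is $V_\rho$. Hence $k(x)\mathcal U=V_\rho$, and symmetrically $k(x)\mathcal U'=V_\rho$.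

Since the $t^i$ $(i<a)$ are independent over $k(x)$, a $k$-basis of $\mathcal U$ is independent over $k(x)$, so $\dim_k\mathcal U=\rho$. Also $k(x)\mathcal U\cap\langle1,t,\dots,t^{a-1}\rangle_k=\mathcal U$: complete a basis of $\mathcal U$ to a $k$-basis of the right-hand space, which is again a $k(x)$-basis of $k(t)$, and compare the two expansions of an element of the intersection. The same holds for $\mathcal U'$. So $\mathcal U=\mathcal U'$.

**Step 2: upper bound from the total degree.** Let $u_1,\dots,u_\rho$ be a $k$-basis of $\mathcal U$ of monic polynomials with distinct degrees $e_1,\dots,e_\rho\le a-2$. The matrix $(\Lambda_{ij})$ has rank $\rho$, and its row and column spaces are both $\mathcal U$. Therefore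
$$\Lambda=\sum_{l,m}c_{lm}\,u_l(t)u_m(s),\qquad(c_{lm})\in GL_\rho(k).$$
Let $M=\max\{e_l+e_m:c_{lm}\ne0\}$. The form of degree $M$ in $\Lambda$ is $\sum_{e_l+e_m=M}c_{lm}t^{e_l}s^{e_m}$, which is nonzero because the monomials are distinct. As $\Lambda$ has total degree $\le a-2$, we get $M\le a-2$: if $c_{lm}\ne0$, then $e_l+e_m\le a-2$. Since $\det(c_{lm})\ne0$, some permutation $\pi$ has $c_{l\pi(l)}\ne0$ for all $l$. Summing over $l$,
$$2\sum_le_l\le\rho(a-2). \tag{16}$$

**Step 3: the sum $\sum e_l$ equals $S_\rho$.** We have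
$$\bigoplus_{j<\rho}k[x]y^j=V_\rho\cap k[t]=\bigoplus_lk[x]u_l ,$$
because $(y^j)_{j<a}$ is a $k[x]$-basis of $k[t]$, and so is any completion of $(u_l)$ to a $k$-basis of the polynomials of degree $<a$. So the transition determinant between $(y^j)_{j<\rho}$ and $(u_l)$ is in $k[x]^*=k^*$. The family $(\varphi_j(y))_{j<\rho}$ is unitriangular over $(y^j)_{j<\rho}$, with entries in $K$. Both $(\varphi_j(y))_{j<\rho}$ and $(u_l)$ are reduced (the $e_l$ are distinct and lie in $[0,a-2]$) and they are bases of the same $K$-space. Lemma 4.1 gives $\sum_le_l=S_\rho$.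

With (16), $2S_\rho\le\rho(a-2)$. By Proposition 5.1 this is impossible for $2\le\rho\le a-2$. So $\rho=a-1$.

**Step 4: $\rho=a-1$ is impossible.** In this case the bounds of Steps 2 and 3 can meet, and leading forms decide. Now $\mathcal U=\langle1,\dots,t^{a-2}\rangle$, so the matrix $(\Lambda_{ij})_{0\le i,j\le a-2}$ is invertible, and $\Lambda_{ij}=0$ for $i+j>a-2$. A matrix vanishing on one side of the antidiagonal has determinant $\pm$ the product of its antidiagonal, so $\Lambda_{i,a-2-i}\neq0$ for all $0\le i\le a-2$. Hence $\Lambda$ has degree $a-2$, with leading form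
$$h=\sum_{i=0}^{a-2}\Lambda_{i,a-2-i}\,t^is^{a-2-i},\qquad\text{all coefficients nonzero.}$$
By (15), $W-D\Lambda$ is a multiple of $x(t)-x(s)$. As $p\mid a$ and $p\mid b$, $\deg x'\le a-2$ and $\deg y'\le b-2$, so $W$ has total degree $\le a+b-4$. But $D\Lambda$ has total degree $a+b-2$ and leading form a nonzero constant times $(t^b-s^b)h$. Comparing leading forms, $t^a-s^a\mid(t^b-s^b)h$. By the Euclidean algorithm, in every characteristic, $\gcd(t^a-s^a,t^b-s^b)=t^g-s^g$. Hence
$$h=\frac{t^a-s^a}{t^g-s^g}\,h_1,\qquad h_1\text{ a form of degree }g-2 .$$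
The first factor is $\sum_{i<\alpha}t^{gi}s^{a-g-gi}$, so every exponent of $t$ in $h$ is congruent mod $g$ to one of $0,\dots,g-2$. In particular the coefficient $\Lambda_{g-1,\,a-1-g}$ of $t^{g-1}$ is $0$, although $0\le g-1\le a-2$. This contradicts the nonvanishing of all coefficients of $h$.

So $\rho\le1$, and Proposition 3.2 gives Theorem 2. By Section 2, Theorem 1 is proved. $\square$

## 9. Arbitrary fields and the classification of embedded lines

**Proposition 9.1.** The statement of Theorem 1 holds over every field $k$ of characteristic $p$.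

*Proof.* Lemmas 1.1 and 1.2 use only coefficients in $k$, and (AM) holds over $k$. So we may take the minimal pair $(x,y)$ of Lemma 1.2. Its degree conditions persist over $\bar k$. If $x'=0$, then $x\in k[t^p]$. Assume $x'\ne0$. Let $F\in k[X,Y]$ be monic in $Y$ with $F(x,Y)$ the minimal polynomial of $y$ over $k(x)$; it has degree $a$. Over $\bar k(x)$ the minimal polynomial of $y$ also has degree $a$, so it is the same, and the polynomial used in Sections 3–8 over $\bar k$ is a constant multiple of $F$. Those sections give $F_X\in k[X]$ and $F_Y=c\in k^*$, and $x'\in\bar k^*\cap k[t]=k^*$. With $C=cY+F(X,0)\in k[X,Y]$ we get $F-C\in k[X^p,Y^p]$ as in Proposition 3.2, and $x^p,y^p\in k[t^p]$, so the polynomial $U$ constructed there lies in $k[X]$, $y+U(x)\in k[t^p]$, and $a(\deg U-1)<b$ if $U\ne0$. The argument of Section 2 then applies without change. $\square$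

A *coordinate* of $k[X,Y]$ is the image of $X$ under an automorphism; for instance $Y+u(X)$.

**Theorem 3 (classification).** Let $k=\bar k$, $\operatorname{char}k=p>0$.

(a) $k[u^p,y]=k[t]$ if and only if $k[u,y]=k[t]$ and $y'\in k^*$.

(b) The embedded lines are exactly the pairs obtained from $(0,t)$ by finitely many steps of types: (A) apply an automorphism of $k[X,Y]$; (A′) replace $t$ by $\lambda t+\mu$ with $\lambda\in k^*$, $\mu\in k$; (B) replace $(u,y)$ by $(u^p,y)$ when $y'\in k^*$.

(c) If $F$ generates the ideal of an embedded line, then up to a constant factor $F=C+G^p$ with $C$ a coordinate of $k[X,Y]$ and $G\in k[X,Y]$. In particular $dF$ vanishes nowhere on $\mathbb A^2$.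

(d) Every embedded line is the isomorphic image of a coordinate axis under a finite, purely inseparable, bijective morphism $\mathbb A^2\to\mathbb A^2$ that is a composite of automorphisms and maps $(X,Y)\mapsto(X^p,Y)$.

For Nagata's line, $Y-(X^p-Y^m)^p$ vanishes at $(t^{mp}+t,\,t^{p^2})$, because $x^p-y^m=t^p$. It has $X$-degree $p^2=[k(t):k(y)]$ with constant leading coefficient, so it generates the ideal. Here $C=Y$ and $G=-(X^p-Y^m)$.

*Proof of (a).* If $k[u^p,y]=k[t]$, then $k[u,y]=k[t]$. Also $(u^p)'=0$ and $y'$ generate the unit ideal (Section 3, Step 1), so $y'\in k^*$. Conversely, let $R=k[u^p,y]\subset k[t]$. Since $y$ is nonconstant, $k[t]$ is a finite $R$-module. Let $\mathfrak m$ be a maximal ideal of $R$. Only one point $t_0$ lies over it: if two points have the same values of $u^p$ and $y$, they have the same values of $u$ and $y$, so they are equal. Thus $\mathfrak mk[t]$ is an ideal with the single zero $t_0$, and it contains $y-y(t_0)$, which has a simple zero at $t_0$ because $y'\in k^*$. So $\mathfrak mk[t]=(t-t_0)$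 and $k[t]/\mathfrak mk[t]=k$ is generated by $1$. By Nakayama's lemma $R_{\mathfrak m}=k[t]_{\mathfrak m}$ for all $\mathfrak m$, hence $R=k[t]$.

*Proof of (b).* Pairs obtained this way are embedded lines, by (a) for step (B). Conversely, let $(x,y)$ be an embedded line with neither coordinate zero. Theorem 1 gives $\sigma$ with $\sigma(x)=u^p$, as $k$ is perfect, and $(\deg u,\deg\sigma(y))<(\deg x,\deg y)$. By (a), $(u,\sigma(y))$ is an embedded line with $\sigma(y)'\in k^*$, and $(x,y)$ arises from it by (B) and then (A) with $\sigma^{-1}$. The order is well-founded, so repeating this stops at a pair with a zero coordinate. Up to a swap that pair is $(0,\lambda t+\mu)$ with $\lambda\in k^*$, which arises from $(0,t)$ by (A′).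

*Proof of (c).* The claim is invariant under automorphisms: if $(x_1,y_1)=(\theta(X)(x,y),\theta(Y)(x,y))$ has equation $F_1$, then $\theta(F_1)$ generates the ideal of $(x,y)$, and $\theta(C_1+G_1^p)=\theta(C_1)+\theta(G_1)^p$ with $\theta(C_1)$ a coordinate. If a pair in the orbit has a zero coordinate, its equation is a constant multiple of a variable. Otherwise take the minimal pair $(x,y)$ of Lemma 1.2, with $F$ scaled as in (3). If $x'\ne0$, Section 8 gives $\rho\le1$, and by Proposition 3.2 $F=C+(F-C)$ with $C=cY+F(X,0)$, $c\in k^*$, a coordinate, and $F-C\in k[X^p,Y^p]=k[X,Y]^p$, as $k$ is perfect. If $x'=0$, then $y'\in k^*$ because $x',y'$ generate the unit ideal, and (3), which does not need $x'\neq0$, gives $F_Y(x,y)=0$ and $F_X(x,y)=y'=:c\in k^*$. Since the leading coefficient of $F$ in $Y$ is constant, $F_Y$ and $F_X-c$ have $Y$-degree $<\deg_YF$ and vanish at $(x,y)$, so $F_Y=0$ and $F_X=c$. Then $F-cX$ has zero partial derivatives, so $F-cX\in k[X^p,Y^p]=k[X,Y]^p$, and $C=cX$ is a coordinate. Finally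 $dF=dC$, up to the constant factor, has no zeros, because the Jacobian determinant of an automorphism is a nonzero constant.

*Proof of (d).* The map $(X,Y)\mapsto(X^p,Y)$ is finite, purely inseparable, and bijective on points. In step (B) it maps the line $(u,y)$ isomorphically onto the line $(u^p,y)$, since both are parametrized isomorphically by $t$. Step (A) is an automorphism of the plane, and step (A′) does not change the line. Composing the steps of (b), which start from the axis $X=0$, gives the claim. $\square$
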